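\title{The fixed point property for hyperspaces of arc-like and circle-like continua}

\begin{abstract}
We prove that the hyperspace $2^Y$ of nonempty closed subsets of an arc-like continuum $Y$ has the fixed point property. More generally, if $f$ maps a continuum $X$ onto an arc-like continuum $Y$, then the induced map $2^f\colon 2^X\to 2^Y$ has a coincidence with every continuous map $2^X\to 2^Y$. We also characterize the maps into arc-like continua whose induced maps on $2^X$, or on the spaces of sets with at most $n$ points, have this property, and we prove that $2^Y$ has the fixed point property for every circle-like continuum $Y$. A map $p$ of an arc onto an arc may fold, and then $2^p$ need not have even an approximate continuous section. It does have a section at the level of chains modulo $2$, and a trace argument turns this section into a coincidence.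
\end{abstract}

\section{Introduction}\label{sec:intro}

A \emph{continuum} is a nonempty compact connected metric space. For a compact metric space $Y$, let $2^Y$ be the set of nonempty closed subsets of $Y$. For $\emptyset\ne A\subset Y$ and $r\ge 0$ put $N(A,r)=\{y\in Y: d(y,A)\le r\}$. The \emph{Hausdorff distance} $d_H(A,B)$ of $A,B\in 2^Y$ is the least $r$ with $A\subset N(B,r)$ and $B\subset N(A,r)$. With this metric $2^Y$ is compact, and the set $C(Y)$ of subcontinua of $Y$ is closed in $2^Y$.

A continuous map $h\colon Y\to Z$ between compact metric spaces is an \emph{$\epsilon$-map} if $\operatorname{diam}h^{-1}(z)<\epsilon$ for every $z\in Z$: it identifies only points that are closer than $\epsilon$. A continuum $Y$ is \emph{arc-like} if for every $\epsilon>0$ there is an $\epsilon$-map of $Y$ onto $I=[0,1]$; equivalently, $Y$ is an inverse limit of arcs with onto bonding maps. It is \emph{circle-like} if for every $\epsilon>0$ there is an $\epsilon$-map of $Y$ onto the circle $S^1$. A space has the \emph{fixed point property} if each of its continuous self-maps has a fixed point.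

By a theorem of Segal, $C(Y)$ has the fixed point property for every arc-like continuum $Y$. For the larger hyperspace $2^Y$ the fixed point property is known when $Y$ is an inverse limit of arcs with open onto bonding maps, as is the Buckethandle continuum. The general case has been stated as an open problem.

\medskip
\noindent\textbf{Problem.} \emph{Does $2^Y$ have the fixed point property for every arc-like continuum $Y$?}
\medskip

The answer is yes. The proof goes through a stronger, relative property. A continuous map $u\colon A\to B$ is \emph{universal} if for every continuous $g\colon A\to B$ there is a point $a\in A$ with $u(a)=g(a)$; such a point is a \emph{coincidence} of $u$ and $g$. A space $B$ has the fixed point property exactly when $\mathrm{id}_B$ is universal. A continuous map $f\colon X\to Y$ of compact metric spaces induces the continuous map $2^f\colon 2^X\to 2^Y$, $A\mapsto f(A)$.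

\begin{theorem}\label{thm:arc}
Let $f\colon X\to Y$ be a continuous map of a continuum $X$ onto an arc-like continuum $Y$. Then $2^f$ is universal. In particular, $2^Y$ has the fixed point property for every arc-like continuum $Y$.
\end{theorem}

The same method applies to finite sets. For an integer $n\ge1$ let $F_n(X)\subset 2^X$ be the space of nonempty subsets with at most $n$ points; it is compact, being the image of $X^n$ under $(x_1,\dots,x_n)\mapsto\{x_1,\dots,x_n\}$. Let $F_n(f)\colon F_n(X)\to F_n(Y)$ be the restriction of $2^f$. We also write $F_\infty(X)=2^X$ and $F_\infty(f)=2^f$. The next theorem shows that the hypothesis of Theorem~\ref{thm:arc} is the right one.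

\begin{theorem}\label{thm:char}
Let $X$ be a nonempty compact metric space, $Y$ an arc-like continuum and $f\colon X\to Y$ continuous. The following are equivalent:
\begin{itemize}
\item[(a)] some component of $X$ is mapped by $f$ onto $Y$;
\item[(b)] $2^f$ is universal;
\item[(c)] $f$ is universal;
\item[(d)] $F_n(f)$ is universal for every finite $n\ge1$;
\item[(e)] $F_n(f)$ is universal for some finite $n\ge1$.
\end{itemize}
In particular, $F_n(Y)$ has the fixed point property for all $n$ and all arc-like continua $Y$.
\end{theorem}

\begin{theorem}\label{thm:circle}
If $X$ is a continuum and $f\colon X\to S^1$ is continuous and not null-homotopic, then $2^f$ is universal. Consequently, $2^Y$ has the fixed point property for every circle-like continuum $Y$.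
\end{theorem}

Theorem~\ref{thm:circle} does not extend to all the spaces $F_n$: a rotation of $F_1(S^1)=S^1$ has no fixed point.

Throughout, $Z$ denotes either $I$ or $S^1=\mathbb R/\mathbb Z$ with the arc-length metric; in both cases closed balls in $Z$ are path connected. A reader interested only in Theorem~\ref{thm:arc} may take $Z=I$ and $n=\infty$ everywhere.

\section{Folds, and a section modulo 2}\label{sec:idea}

\subsection{Reduction to maps onto the arc or the circle}

Universality, unlike the fixed point property itself, is a statement about a map, and it can be tested after composing with $\epsilon$-maps.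

\begin{lemma}\label{lem:approx}
Let $f\colon X\to Y$ be a continuous map of nonempty compact metric spaces and let $1\le n\le\infty$. Suppose that for every $m\ge1$ there is a $\frac1m$-map $h_m\colon Y\to Z$ such that $F_n(h_m\circ f)$ is universal. Then $F_n(f)$ is universal.
\end{lemma}

\begin{proof}
Let $G\colon F_n(X)\to F_n(Y)$ be continuous. A coincidence of $F_n(h_m\circ f)$ and $F_n(h_m)\circ G$ is a set $B_m\in F_n(X)$ with $h_m(f(B_m))=h_m(G(B_m))$. Each point of $f(B_m)$ lies in a fiber of $h_m$ that meets $G(B_m)$, and each point of $G(B_m)$ lies in a fiber that meets $f(B_m)$. Hence $d_H(f(B_m),G(B_m))\le\frac1m$. The continuous function $B\mapsto d_H(f(B),G(B))$ on the compact space $F_n(X)$ has infimum $0$, so it vanishes somewhere.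
\end{proof}

For $n=1$ nothing more is needed than the intermediate value theorem. If $g$ maps a continuum $X$ onto $I$ and $g'\colon X\to I$ is continuous, then $g-g'$ is at most $0$ on $g^{-1}(0)$ and at least $0$ on $g^{-1}(1)$, so it vanishes at some point of $X$. Thus $g$ is universal, and Lemma~\ref{lem:approx} with $f=\mathrm{id}_Y$ shows that every arc-like continuum has the fixed point property. For Theorem~\ref{thm:arc} we need the same statement one level up: \emph{$2^g$ is universal for every map $g$ of a continuum onto $I$}. The difference $g-g'$ has no counterpart in $2^I$, so another argument is required.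

\subsection{Sections and folds}

Grant for the moment that $2^I$ has the fixed point property (the case $Y=I$ of Theorem~\ref{thm:arc}), and suppose that $2^g$ has a continuous section, a map $s\colon 2^I\to 2^X$ with $g(s(A))=A$. Given $G\colon 2^X\to 2^I$, take a fixed point $A$ of $G\circ s$; then $B=s(A)$ satisfies $g(B)=A=G(B)$. If $g$ is open, $s(A)=g^{-1}(A)$ is such a section. Indeed, let $A_i\to A$. Limits of points of $g^{-1}(A_i)$ lie in $g^{-1}(A)$ by continuity, and an open neighborhood $O$ of a point of $g^{-1}(A)$ meets $g^{-1}(A_i)$ for large $i$ because the open set $g(O)$ meets $A$; so $g^{-1}(A_i)\to g^{-1}(A)$. This makes openness a natural hypothesis and suggests a positive answer in general. But a single pair of folds destroys the section, and also every approximate one.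

\begin{example}\label{ex:zigzag}
Let $J=[0,3]$ and let $p\colon J\to I$ be linear on $[0,1]$, $[1,2]$, $[2,3]$ with $p(0)=0$, $p(1)=\frac23$, $p(2)=\frac13$, $p(3)=1$ (Figure~\ref{fig:zigzag}). There is no continuous $s\colon 2^I\to 2^J$ with $d_H(p(s(A)),A)<\frac16$ for all $A$. Otherwise $\mu(t)=\min s(\{t\})$ is a continuous function $I\to J$ with $|p(\mu(t))-t|<\frac16$. Since $p\ge\frac13$ on $[1,3]$ and $p\le\frac23$ on $[0,2]$, we have $\mu(0)<1$ and $\mu(1)>2$. So there are $t_1\le t_2$ with $\mu(t_1)=1$ and $\mu(t_2)=2$. Then $t_1>\frac23-\frac16=\frac12$ and $t_2<\frac13+\frac16=\frac12$, a contradiction.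
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[xscale=1.8,yscale=1.1]
\draw[->] (0,0) -- (3.3,0) node[right] {$J$};
\draw[->] (0,0) -- (0,3.3) node[above] {$I$};
\draw[thick] (0,0) -- (1,2) -- (2,1) -- (3,3);
\draw[dotted] (0,1) node[left] {$1/3$} -- (3,1);
\draw[dotted] (0,2) node[left] {$2/3$} -- (3,2);
\draw[dashed] (0,1.5) node[left] {$t$} -- (3,1.5);
\draw[dashed] (0.75,1.5) -- (0.75,0) node[below] {$x_1(t)$};
\draw[dashed] (1.5,1.5) -- (1.5,0) node[below] {$x_2(t)$};
\draw[dashed] (2.25,1.5) -- (2.25,0) node[below] {$x_3(t)$};
\end{tikzpicture}
\caption{The graph of a map $p$ of the arc $J=[0,3]$ onto $I=[0,1]$ with two folds. A point $t$ between $1/3$ and $2/3$ has three preimages. Two of them merge as $t\to1/3$ and two merge as $t\to2/3$, so the formal sum of the preimages, taken modulo $2$, passes consistently through both levels.}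
\label{fig:zigzag}
\end{figure}

\subsection{The section modulo 2 in the example}

The inverse branches of the map $p$ of Example~\ref{ex:zigzag} are
\[
x_1(t)=\tfrac32t\ \ \bigl(0\le t\le\tfrac23\bigr),\qquad x_2(t)=3-3t\ \ \bigl(\tfrac13\le t\le\tfrac23\bigr),\qquad x_3(t)=\tfrac32(t+1)\ \ \bigl(\tfrac13\le t\le1\bigr).
\]
Instead of choosing a preimage of $t$, or taking the set of all preimages, form the formal sum with coefficients in the field $\mathbb F_2$ with two elements:
\[
s(t)=\begin{cases}[x_1(t)], & 0\le t\le\frac13,\\ [x_1(t)]+[x_2(t)]+[x_3(t)], & \frac13\le t\le\frac23,\\ [x_3(t)], & \frac23\le t\le1.\end{cases}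
\]
The three formulas agree where they overlap. At $t=\frac13$ we have $x_2=x_3=2$, and $[2]+[2]=0$; at $t=\frac23$ we have $x_1=x_2=1$, and $[1]+[1]=0$. The number of terms is always odd, so $s(t)\ne0$. Applied to the three paths that run through $[0,\frac13]$, $[\frac13,\frac23]$, $[\frac23,1]$, the same formulas give $1+3+1$ paths in $J$. They cover $J$ once, and the boundary of their sum is $[0]+[3]=s(0)+s(1)$. So $s$ commutes with the boundary, although no continuous function follows it.

For a two-point set $\{t,t'\}$ in $(\frac13,\frac23)$ we sum over all choices of one preimage for each point,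
\[
\sigma(\{t,t'\})=\sum_{i,j=1}^3[\{x_i(t),x_j(t')\}].
\]
This must be consistent with $\sigma(\{t\})=s(t)$ when $t'\to t$, and it is: in the limit the terms $(i,j)$ and $(j,i)$ with $i\ne j$ become equal and cancel, and the three terms $[\{x_i(t)\}]$ remain. In algebraic terms, let formal sums of finite sets be multiplied by the rule $[A][B]=[A\cup B]$. Then $\sigma(\{t,t'\})=s(t)s(t')$, and the cancellation is the identity $s(t)^2=s(t)$.

\subsection{Plan of the proof}

The fixed point of $G\circ s$ above can be thought of as a Lefschetz fixed point, and the Lefschetz argument uses only the chain map induced by $G\circ s$ together with the information that chains stay near the images of their simplices. We therefore replace $s$ by a chain map $\sigma$. Three things must be arranged. First, $\sigma$ lifts a moving finite set branch by branch, so it must act on simplices that come with branches; Section~\ref{sec:chains} sets up such simplices and shows that their chain complexes are acyclic. Second, a trace needs a finite-dimensional complex; Section~\ref{sec:trace} builds a finite complex $L$ that approximates $F_n(Z)$ and proves that chain-level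 sections give coincidences (Proposition~\ref{prop:main}). Third, $\sigma$ must be constructed. Section~\ref{sec:arc} does this over the arc, by approximating $X$ by a polygonal path, and Section~\ref{sec:proofs12} deduces Theorems~\ref{thm:arc} and~\ref{thm:char}. Over the circle the number of preimages may be even, and Section~\ref{sec:circle} replaces the sum of the preimages by another element.

\section{Chains of finite families of maps}\label{sec:chains}

All chains and homology groups have coefficients in $\mathbb F_2$, so no signs or orientations appear.

\subsection{The ring of finite sets}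

For a set $E$ and $1\le n\le\infty$ let $\mathrm{Fin}_n(E)$ be the set of nonempty finite subsets of $E$ with at most $n$ elements, and let $\mathrm{Fin}(E)=\mathrm{Fin}_\infty(E)$. Let $\mathbb F_2[\mathrm{Fin}(E)]$ be the vector space with basis $[A]$, $A\in\mathrm{Fin}(E)$, and the bilinear product $[A][B]=[A\cup B]$. It is a commutative associative algebra, possibly without unit. We write $[x]$ for $[\{x\}]$, and we say that $A$ \emph{occurs} in an element if the coefficient of $[A]$ is nonzero. The linear map $\operatorname{aug}$ with $\operatorname{aug}[A]=1$ is a ring homomorphism to $\mathbb F_2$. A map $q\colon E\to E'$ induces a ring homomorphism $q_*[A]=[q(A)]$, and $\operatorname{aug}\circ q_*=\operatorname{aug}$. Every element of the ring is idempotent: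
\begin{equation}\label{eq:boolean}
\Bigl(\sum_j[A_j]\Bigr)^2=\sum_j[A_j]^2+2\sum_{i<j}[A_i][A_j]=\sum_j[A_j].
\end{equation}

\subsection{Simplices with branches}

Let $\Delta^k$ be the standard simplex with vertices $e_0,\dots,e_k$, and let $\delta_i\colon\Delta^{k-1}\to\Delta^k$ be the affine order-preserving map onto the face opposite to $e_i$. Recall that a \emph{simplicial set} $\mathcal S$ consists of sets $\mathcal S_k$, $k\ge0$, and of maps $\varphi^*\colon\mathcal S_k\to\mathcal S_j$, one for each affine map $\varphi\colon\Delta^j\to\Delta^k$ that sends vertices to vertices and weakly preserves their order, such that $\mathrm{id}^*=\mathrm{id}$ and $(\varphi\varphi')^*=\varphi'^*\varphi^*$. A simplicial map commutes with all $\varphi^*$. The product has $(\mathcal S\times\mathcal S')_k=\mathcal S_k\times\mathcal S'_k$. The chain complex $C_*(\mathcal S)$ has the vector space with basis $\mathcal S_k$ in degree $k$ and the boundary $\partial=\sum_i\delta_i^*$. The sum of the coefficients, again denoted $\operatorname{aug}$, vanishes on $\partial C_1$. We call $\mathcal S$ \emph{acyclic} if $\operatorname{aug}$ induces an isomorphism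 $H_0(\mathcal S)\cong\mathbb F_2$ and $H_m(\mathcal S)=0$ for $m\ge1$. In an acyclic $\mathcal S$, every cycle of positive degree and every $0$-chain of augmentation $0$ is a boundary. The simplicial point, with one simplex in each degree, is acyclic, because its boundary map in degree $k\ge1$ is multiplication by $k+1$.

A singular simplex in $2^W$ is a moving closed set with no distinguished branches. We use finite families of maps instead. For a space $W$ and $1\le n\le\infty$ put
\[
\mathcal S_n(W)_k=\mathrm{Fin}_n\bigl(C(\Delta^k,W)\bigr),
\]
where $C(\Delta^k,W)$ is the set of continuous maps. For $T\in\mathcal S_n(W)_k$, $b\in\Delta^k$ and any continuous $\varphi\colon\Delta^j\to\Delta^k$ put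
\[
T(b)=\{a(b):a\in T\}\in\mathrm{Fin}_n(W),\qquad \varphi^*T=\{a\circ\varphi:a\in T\},
\]
so that $(\varphi^*T)(b)=T(\varphi(b))$. This makes $\mathcal S_n(W)$ a simplicial set with vertex set $\mathrm{Fin}_n(W)$. Distinct members of $T$ may become equal in $\varphi^*T$; this is how points merge. The chain group $C_k(\mathcal S_\infty(W))$ is the ring $\mathbb F_2[\mathrm{Fin}(C(\Delta^k,W))]$, and $\varphi^*$ is the ring homomorphism induced by $a\mapsto a\circ\varphi$. In particular, union is a simplicial map $\mathcal S_\infty(W)\times\mathcal S_\infty(W)\to\mathcal S_\infty(W)$. For $\mathcal K\subset\mathrm{Fin}_n(W)$ let $\mathcal S_n[\mathcal K]\subset\mathcal S_n(W)$ be the simplicial subset of those $T$ with $T(b)\in\mathcal K$ for all $b$; its vertex set is $\mathcal K$.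

Standard identities for singular chains transfer to $\mathcal S_n(W)$ by the following \emph{pullback principle}. Let $\Omega$ be a space and $\hat T$ a nonempty set of at most $n$ (finitely many) continuous maps $\Omega\to W$. For a singular simplex $\varphi\colon\Delta^j\to\Omega$ put $\varphi^*\hat T=\{y\circ\varphi:y\in\hat T\}$. Since $(\varphi\delta_i)^*\hat T=\delta_i^*(\varphi^*\hat T)$, the linear extension $c\mapsto c^*\hat T$ is a chain map from the singular chains of $\Omega$ to $C_*(\mathcal S_n(W))$.

\subsection{Acyclicity from union}

For $n=\infty$, acyclicity comes from the union operation alone. We recall the theorems of Eilenberg--Zilber and K\"unneth over a field: for simplicial sets $\mathcal S,\mathcal S'$ the cross product is an isomorphism $\bigoplus_{i+j=m}H_i(\mathcal S)\otimes H_j(\mathcal S')\to H_m(\mathcal S\times\mathcal S')$. It is induced by the shuffle map, which sends $x\otimes v$, for an $m$-simplex $x$ and a vertex $v$, to $(x,v_m)$, and $v\otimes x$ to $(v_m,x)$. Here $v_m=\varphi^*v$ for the map $\varphi\colon\Delta^m\to\Delta^0$.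

\begin{lemma}\label{lem:union}
Let $\mathcal S$ be a simplicial set such that $\operatorname{aug}$ induces $H_0(\mathcal S)\cong\mathbb F_2$, and let $\cup\colon\mathcal S\times\mathcal S\to\mathcal S$ be a simplicial map with $x\cup y=y\cup x$ and $x\cup x=x$. Then $\mathcal S$ is acyclic.
\end{lemma}

\begin{proof}
Fix a vertex $v$; its class spans $H_0(\mathcal S)$. Define simplicial maps $\mathcal S\to\mathcal S\times\mathcal S$ on $k$-simplices by $i_1(x)=(x,v_k)$, $i_2(x)=(v_k,x)$, $D(x)=(x,x)$, and let $\mathrm{pr}_1,\mathrm{pr}_2$ be the projections. Suppose that $H_m(\mathcal S)\ne0$ for some $m\ge1$, and take the least such $m$. Only $H_m\otimes H_0$ and $H_0\otimes H_m$ contribute to $H_m(\mathcal S\times\mathcal S)$, and $\xi\times[v]=i_{1*}\xi$, $[v]\times\xi=i_{2*}\xi$. So every class $\vartheta\in H_m(\mathcal S\times\mathcal S)$ has the form $i_{1*}\xi_1+i_{2*}\xi_2$. Now $\mathrm{pr}_1i_1=\mathrm{id}$, while $\mathrm{pr}_1i_2$ factors through the simplicial point and so induces $0$ on $H_m$. Hence $\xi_1=\mathrm{pr}_{1*}\vartheta$, and in the same way $\xi_2=\mathrm{pr}_{2*}\vartheta$. For $\vartheta=D_*\xi$ this gives $D_*\xi=i_{1*}\xi+i_{2*}\xi$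 for all $\xi\in H_m(\mathcal S)$. Apply $\cup_*$. Idempotence says $\cup\circ D=\mathrm{id}$, and commutativity says $\cup\circ i_1=\cup\circ i_2$. Therefore $\xi=2(\cup\circ i_1)_*\xi=0$, a contradiction.
\end{proof}

\begin{lemma}\label{lem:acyclicinf}
Let $U\subset Z$ be a set whose components are path connected, and let $\emptyset\ne\mathcal K\subset\mathrm{Fin}(U)$ be such that
\begin{itemize}
\item[(i)] every $Q\in\mathcal K$ meets every component of $U$;
\item[(ii)] if $Q\in\mathcal K$ and $Q\subset Q'\in\mathrm{Fin}(U)$, then $Q'\in\mathcal K$.
\end{itemize}
Then $\mathcal S_\infty[\mathcal K]$ is acyclic. In particular, $\mathcal S_\infty(Z)$ is acyclic.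
\end{lemma}

\begin{proof}
If $T,T'\in\mathcal S_\infty[\mathcal K]_k$, then $(T\cup T')(b)=T(b)\cup T'(b)$ lies in $U$ and contains $T(b)$, so $T\cup T'\in\mathcal S_\infty[\mathcal K]_k$ by (ii). By Lemma~\ref{lem:union} it remains to show that any two vertices $Q,Q'\in\mathcal K$ are homologous. By (i), for each $t'\in Q'$ there is a path $\alpha_{t'}\colon\Delta^1\to U$ from a point of $Q$ to $t'$. The family consisting of the constant paths at the points of $Q$ and of the paths $\alpha_{t'}$ is a $1$-simplex with value $Q$ at $e_0$ and $Q\cup Q'$ at $e_1$. All its values lie in $U$ and contain $Q$, so it belongs to $\mathcal S_\infty[\mathcal K]$. Thus $Q$ is homologous to $Q\cup Q'$, and by symmetry so is $Q'$. For the last claim take $U=Z$ and $\mathcal K=\mathrm{Fin}(Z)$.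
\end{proof}

\subsection{Acyclicity from convexity}

For $n<\infty$ unions are not available, since they increase the number of points. On the arc we contract instead. The next lemma is the source of the restriction $Z=I$ for finite $n$ in Section~\ref{sec:trace}.

\begin{lemma}\label{lem:acyclicfin}
Let $n<\infty$, let $U\subset I$ be the union of disjoint closed intervals $U^1,\dots,U^q$ with $1\le q\le n$, and let $\mathcal K$ be the set of all $Q\in\mathrm{Fin}_n(U)$ that meet every $U^j$. Then $\mathcal S_n[\mathcal K]$ is acyclic. In particular, $\mathcal S_n(I)$ is acyclic.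
\end{lemma}

\begin{proof}
Pick $w_j\in U^j$, and for $u\in U^j$, $s\in[0,1]$ put $c_s(u)=(1-s)u+sw_j\in U^j$. Let $T\in\mathcal S_n[\mathcal K]_k$. Each $a\in T$ has connected image in $U$, hence has its image in one $U^j$, and every $j$ arises from some $a\in T$ because $T(e_0)$ meets $U^j$. Let $\hat T$ be the set of the maps $(b,s)\mapsto c_s(a(b))$, $a\in T$, from $\Delta^k\times[0,1]$ to $U$. At each $(b,s)$ the set of their values has at most $n$ points and meets every $U^j$, so it lies in $\mathcal K$. Hence $c^*\hat T\in C_*(\mathcal S_n[\mathcal K])$ for every singular chain $c$ of $\Delta^k\times[0,1]$.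

Let $\Pi_k=\sum_{i=0}^k\pi_i$, where $\pi_i\colon\Delta^{k+1}\to\Delta^k\times[0,1]$ is the affine simplex with vertices $(e_0,0),\dots,(e_i,0),(e_i,1),\dots,(e_k,1)$. The prism identity for singular chains reads
\[
\partial\Pi_k=j_0+j_1+\sum_i(\delta_i\times\mathrm{id})\circ\Pi_{k-1},\qquad j_s(b)=(b,s),
\]
with empty sum for $k=0$. Put $P(T)=\Pi_k^*\hat T$. The family $\widehat{\delta_i^*T}$ is obtained from $\hat T$ by composing with $\delta_i\times\mathrm{id}$, so the last sum pulls back to $P(\partial T)$. Also $j_0^*\hat T=T$, and $j_1^*\hat T=\zeta(T)$ is the family of the $q$ constant maps with values $w_1,\dots,w_q$, whatever $T$ is. By the pullback principle $\partial P+P\partial=\mathrm{id}+\zeta$. The simplicial map $\zeta$ factors through the simplicial point and induces the identity on homology. So $H_m=0$ for $m\ge1$, and $H_0$ is spanned by the class of $\{w_1,\dots,w_q\}$, which has augmentation $1$. For the last claim take $U=I$.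
\end{proof}

\subsection{Subdivision}\label{sub:sd}

Recall that barycentric subdivision $\mathrm{Sd}$ is a natural chain map on singular chains and is the identity in degree $0$. It sends the identity simplex $\iota_k$ of $\Delta^k$ to a sum $\sum_j\varphi_j$ of affine simplices, and every composite of $l$ of the $\varphi_j$ has image of diameter at most $(\frac k{k+1})^l\operatorname{diam}\Delta^k$. For $T\in\mathcal S_n(W)_k$ define $\mathrm{Sd}(T)=(\mathrm{Sd}\,\iota_k)^*T=\sum_j\varphi_j^*T$. By the pullback principle and naturality,
\[
\partial\,\mathrm{Sd}(T)=(\mathrm{Sd}\,\partial\iota_k)^*T=\sum_i(\delta_i\circ\mathrm{Sd}\,\iota_{k-1})^*T=\sum_i\mathrm{Sd}(\delta_i^*T)=\mathrm{Sd}(\partial T).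
\]
So $\mathrm{Sd}$ is a chain map of $C_*(\mathcal S_n(W))$, equal to the identity in degree $0$. Every simplex occurring in $\mathrm{Sd}^l(T)$ has the form $\varphi^*T$ with $\varphi$ a composite of $l$ of the $\varphi_j$. If $W$ is a metric space, then by uniform continuity, for given $T$ and $\kappa>0$ all the maps $a\circ\varphi$, $a\in T$, have images of diameter less than $\kappa$ once $l$ is large. We shall not need a homotopy between $\mathrm{Sd}$ and the identity.

\section{From chain-level sections to coincidences}\label{sec:trace}

\subsection{Section data}

A \emph{vertex set} of an arc is a finite subset containing both endpoints; a vertex set of a circle is a finite subset with at least three points. The \emph{edges} are the closures of the components of the complement. Distinct edges meet in at most one point, a vertex, and every vertex other than an endpoint of an arc lies in exactly two edges, one on each side. If $W$ is an arc or a circle with vertex set $V$, a map $a\colon\Delta^k\to W$ is \emph{short} if its image lies in one edge, and $\mathcal S_n^V(W)\subset\mathcal S_n(W)$ is the simplicial subset of families of short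 maps. Short maps are the ones to which inverse branches can be applied.

The space $X$ may contain no arc, so we cannot lift simplices to $X$. We lift them to an arc or circle $J$ that imitates $X$, and pass from $J$ to $X$ by a function $r$ that may be discontinuous but has small jumps.

\begin{definition}\label{def:data}
Let $X$ be a compact metric space, $f\colon X\to Z$ continuous, $\eta,\delta>0$ and $1\le n\le\infty$. \emph{Section data of type $(\eta,\delta,n)$} for $f$ consist of:
\begin{itemize}
\item[(D1)] a vertex set $V$ of $Z$, an arc or circle $J$ with a vertex set $V_J$, and a continuous map $p\colon J\to Z$;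
\item[(D2)] a function $r\colon J\to X$ with $d(p(x),f(r(x)))\le\eta$ for all $x\in J$, and $d(r(x),r(x'))\le\delta$ whenever $x,x'$ lie in a common edge of $J$;
\item[(D3)] a chain map $\sigma\colon C_*(\mathcal S_n^V(Z))\to C_*(\mathcal S_n^{V_J}(J))$ that preserves $\operatorname{aug}$ in degree $0$, such that every $S$ occurring in $\sigma(T)$ satisfies $p(S(b))=T(b)$ for all $b$.
\end{itemize}
\end{definition}

\begin{proposition}\label{prop:main}
Let $1\le n\le\infty$, with $Z=I$ if $n<\infty$. Let $X$ be a nonempty compact metric space and $f\colon X\to Z$ continuous. If $f$ has section data of type $(\eta,\delta,n)$ for all sufficiently small $\eta>0$ and all $\delta>0$, then $F_n(f)$ is universal.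
\end{proposition}

Given $G\colon F_n(X)\to F_n(Z)$, the proof studies a composite chain map
\[
C_*(L)\xrightarrow{\ \lambda\ }C_*(\mathcal S_n(Z))\xrightarrow{\ \Psi\ }C_*(\mathcal S_n(Z)),\qquad C_*(\mathcal S_n^V(Z))\xrightarrow{\ \sigma\ }C_*(\mathcal S_n^{V_J}(J))\xrightarrow{\ \gamma\ }C_*(L),
\]
where $L$ is a finite complex whose vertices are finite subsets of $Z$. The map $\lambda$ realizes simplices of $L$ by families of maps and $\Psi$ makes them short; both move sets only a little. The map $\gamma$ approximates $G\circ r$. The composite factors through an acyclic complex, which determines its trace.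

\subsection{A finite model of $F_n(Z)$ and its carriers}

Fix $n$ and $Z$ as in Proposition~\ref{prop:main}, and $\eta>0$. Let $D\subset Z$ be a finite set with $N(D,\eta/3)=Z$, and let $\mathcal N=\mathrm{Fin}_n(D)$, a finite set. Every $A\in F_n(Z)$ is within Hausdorff distance $\eta/3$ of a member of $\mathcal N$: choose for each point of $A$ a nearest point of $D$ and take the set of the chosen points. Let $L$ be the finite simplicial complex whose simplices are the nonempty sets $\tau\subset\mathcal N$ with $d_H(A,A')\le\eta$ for all $A,A'\in\tau$. Its chain complex $C_*(L)$ has the simplices with $k+1$ vertices as a basis in degree $k$, and $\partial\tau$ is the sum of the faces obtained by deleting one vertex. Put $c_\infty=2$, and $c_n=4n$ for $n<\infty$.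

To build $\lambda$ by induction on dimension we must fill the boundary of each simplex $\tau$ without going far from $\tau$. The next lemma provides acyclic regions, increasing with $\tau$, in which to do this.

\begin{lemma}\label{lem:carrier}
There are sets $\mathcal K(\tau)\subset\mathrm{Fin}_n(Z)$, one for each simplex $\tau$ of $L$, such that
\begin{itemize}
\item[(A1)] $\tau'\subset\tau$ implies $\mathcal K(\tau')\subset\mathcal K(\tau)$;
\item[(A2)] $A\in\mathcal K(\tau)$ for all $A\in\tau$;
\item[(A3)] $\mathcal S_n[\mathcal K(\tau)]$ is acyclic;
\item[(A4)] $d_H(Q,A)\le c_n\eta$ for all $Q\in\mathcal K(\tau)$ and $A\in\tau$.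
\end{itemize}
\end{lemma}

\begin{proof}
Let $\bigcup\tau$ be the union of the members of $\tau$, and let $U_\tau=N(\bigcup\tau,\eta)$. It is the union of the finitely many closed balls $N(t,\eta)$, $t\in\bigcup\tau$. So it has finitely many components, each a path connected union of such balls. By the definition of $L$, for $A\in\tau$,
\begin{equation}\label{eq:close}
\bigcup\tau\subset N(A,\eta),\qquad\text{hence}\qquad U_\tau\subset N(A,2\eta).
\end{equation}
If $\tau'\subset\tau$, then $U_{\tau'}\subset U_\tau$.

\emph{The case $n=\infty$.} A set $Q\subset U_\tau$ is near $A$ in one direction by \eqref{eq:close}; we must also force $Q$ to come near every point of $A$. Requiring this for the points of $\bigcup\tau$ would impose more conditions as $\tau$ grows, against (A1). We use a set that contains $\bigcup\tau$ and shrinks as $\tau$ grows: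
\[
R_\tau=\bigcap_{A\in\tau}N(A,\eta),\qquad\mathcal K(\tau)=\{Q\in\mathrm{Fin}(U_\tau):R_\tau\subset N(Q,\eta)\}.
\]
By \eqref{eq:close}, $\bigcup\tau\subset R_\tau$. (A1) holds since $U_{\tau'}\subset U_\tau$ and $R_\tau\subset R_{\tau'}$. (A2) holds since $A\subset U_\tau$ and $R_\tau\subset N(A,\eta)$. For (A3) apply Lemma~\ref{lem:acyclicinf} with $U=U_\tau$. The set $\mathcal K(\tau)$ is nonempty by (A2), and it satisfies (ii) because $N(Q,\eta)$ grows with $Q$. Each component of $U_\tau$ contains a ball $N(t,\eta)$ with $t\in\bigcup\tau\subset R_\tau$, and every $Q\in\mathcal K(\tau)$ has a point in that ball; this is (i). For (A4), $Q\subset U_\tau\subset N(A,2\eta)$ and $A\subset R_\tau\subset N(Q,\eta)$.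

\emph{The case $n<\infty$, $Z=I$.} Now the components of $U_\tau$ are closed intervals, and they will be short, so it is enough to control components. Let $\mathcal K(\tau)$ be the set of $Q\in\mathrm{Fin}_n(U_\tau)$ that meet every component of $U_\tau$. Each component contains a ball $N(t,\eta)$ with $t\in\bigcup\tau$, and by \eqref{eq:close} each $A\in\tau$ has a point in that ball. This proves (A2) and shows that $U_\tau$ has at most $n$ components, so (A3) is Lemma~\ref{lem:acyclicfin}. For (A1) let $\tau'\subset\tau$, $Q\in\mathcal K(\tau')$, $A\in\tau'$, and let $C$ be a component of $U_\tau$. By (A2), $C$ contains a point $t\in A$. The component of $U_{\tau'}$ containing $t$ lies in $C$ and meets $Q$. So $Q\in\mathcal K(\tau)$. For (A4), $N(A,2\eta)$ is a union of at most $n$ intervals of length at most $4\eta$, so by \eqref{eq:close} each component of $U_\tau$ has length at most $4n\eta$. Both $Q$ and $A$ lie in $U_\tau$ and meet every component, so $d_H(Q,A)\le4n\eta$.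
\end{proof}

\subsection{The trace argument}

We recall the Hopf trace formula: if $\Theta$ is a chain map of a finite-dimensional chain complex over a field into itself, then $\sum_m(-1)^m\operatorname{tr}\Theta_m$ is the same whether the traces are taken on chains or on homology.

\begin{proof}[Proof of Proposition~\ref{prop:main}]
Let $G\colon F_n(X)\to F_n(Z)$ be continuous and let $\eta>0$ be small. We find $B\in F_n(X)$ with $d_H(f(B),G(B))\le(c_n+3)\eta$. Since $\eta$ is arbitrarily small and $F_n(X)$ is compact, the continuous function $B\mapsto d_H(f(B),G(B))$ then has a zero. Let $\mathcal N$, $L$ and $\mathcal K(\tau)$ be as above.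

\emph{Step 1: the chain map $\lambda$.} We define $\lambda\colon C_*(L)\to C_*(\mathcal S_n(Z))$ with $\lambda(\tau)\in C_*(\mathcal S_n[\mathcal K(\tau)])$ and $\partial\lambda(\tau)=\lambda(\partial\tau)$ by induction on $\dim\tau$. For a vertex $A$ put $\lambda(A)=[A]$, which is allowed by (A2); thus $\lambda$ preserves $\operatorname{aug}$. If $\dim\tau\ge1$, then $\lambda(\partial\tau)$ lies in $C_*(\mathcal S_n[\mathcal K(\tau)])$ by (A1). It is a cycle, and it has augmentation $0$ if $\dim\tau=1$. By (A3) it is the boundary of a chain in $C_*(\mathcal S_n[\mathcal K(\tau)])$, which we take as $\lambda(\tau)$.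

Let $\mathcal B$ be the union of a basis of $\ker(\operatorname{aug}\colon C_0(L)\to\mathbb F_2)$ and bases of the spaces of $m$-cycles of $L$, $m\ge1$. It is finite. Since $\mathcal S_n(Z)$ is acyclic (Lemmas~\ref{lem:acyclicinf} and~\ref{lem:acyclicfin}), for each $\xi\in\mathcal B$ there is a chain $\beta_\xi\in C_*(\mathcal S_n(Z))$ with $\partial\beta_\xi=\lambda(\xi)$. Let $\mathcal F$ be the finite set of simplices that occur in the chains $\lambda(\tau)$ and $\beta_\xi$.

\emph{Step 2: making the simplices short.} By uniform continuity of $G$ choose $\delta>0$ such that $d_H(B,B')\le\delta$ implies $d_H(G(B),G(B'))\le\eta/3$, and fix section data of type $(\eta,\delta,n)$. Subdivision makes maps small, but a small map may still cross a vertex, so we also collapse neighborhoods of the vertices. Let $0<\kappa\le\eta$ with $2\kappa$ less than the length of every edge of $Z$. Let $\psi\colon Z\to Z$ map each edge onto itself, sending the two end segments of length $\kappa$ to the corresponding vertices and stretching the middle part linearly. The map $\psi$ is continuous. On an edge parametrized by $[0,\ell]$ the displacement $\psi(t)-t$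 is piecewise linear with values $0,-\kappa,\kappa,0$ at $0,\kappa,\ell-\kappa,\ell$, so $\psi$ moves points by at most $\kappa$. Let $a\colon\Delta^k\to Z$ have image of diameter less than $\kappa$. If the image contains no vertex, it lies in one edge by connectedness, and so does the image of $\psi\circ a$. If it contains a vertex $v$, it lies in $N(v,\kappa)$, and $\psi\circ a$ is constant. In both cases $\psi\circ a$ is short.

The simplicial map $\psi_*T=\{\psi\circ a:a\in T\}$ sends $\mathcal S_n(Z)$ to itself. By Section~\ref{sub:sd} there is an $l$ such that the chain map $\Psi=\psi_*\mathrm{Sd}^l$ sends every simplex of $\mathcal F$ into $C_*(\mathcal S_n^V(Z))$. It preserves $\operatorname{aug}$ in degree $0$. A simplex $T$ occurring in $\Psi\lambda(\tau)$ has the form $\psi_*\varphi^*T'$ with $T'\in\mathcal S_n[\mathcal K(\tau)]$, so $T(b)=\psi(T'(\varphi(b)))$, and (A4) gives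
\begin{equation}\label{eq:near}
d_H(T(b),A)\le c_n\eta+\kappa\le(c_n+1)\eta\qquad\text{for all }A\in\tau\text{ and all }b.
\end{equation}

\emph{Step 3: the chain map $\gamma$.} For $E\in\mathrm{Fin}_n(J)$ we have $r(E)\in F_n(X)$; choose $\nu(E)\in\mathcal N$ with $d_H(\nu(E),G(r(E)))\le\eta/3$. Let $S\in\mathcal S_n^{V_J}(J)_k$ and put $A_i=\nu(S(e_i))$. For each $y\in S$ the points $y(e_i),y(e_j)$ lie in one edge of $J$, so $d_H(r(S(e_i)),r(S(e_j)))\le\delta$ by (D2), and $d_H(A_i,A_j)\le3\cdot\eta/3=\eta$. So $\{A_0,\dots,A_k\}$ is a simplex of $L$. Let $\gamma(S)$ be this simplex if the $A_i$ are distinct, and $0$ otherwise. Only the values of $r$ at the vertices of $S$ enter, which is why $r$ need not be continuous. The list for $\delta_i^*S$ is the list for $S$ with $A_i$ deleted. If the $A_i$ are distinct, this gives $\gamma(\partial S)=\partial\gamma(S)$ term by term. If $A_i=A_j$ with $i\ne j$, then every face other than the $i$-th and the $j$-th still has a repetition, and these two faces have the same list up to order, so their images cancel; thus $\gamma(\partial S)=0=\partial\gamma(S)$. So $\gamma$ is a chain map, and it preserves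 $\operatorname{aug}$ in degree $0$.

\emph{Step 4: the trace.} By Step~2, $\Theta=\gamma\sigma\Psi\lambda$ is a well-defined chain map $C_*(L)\to C_*(L)$, and it preserves $\operatorname{aug}$ in degree $0$. For $\xi\in\mathcal B$ the chain $\Psi\beta_\xi$ lies in the domain of $\sigma$, so
\[
\Theta(\xi)=\gamma\sigma\Psi\partial\beta_\xi=\partial(\gamma\sigma\Psi\beta_\xi).
\]
Hence $\Theta$ induces $0$ on $H_m(L)$ for $m\ge1$ and on the kernel of $\operatorname{aug}\colon H_0(L)\to\mathbb F_2$. On the quotient of $H_0(L)$ by this kernel, which is $\mathbb F_2$ because $L\ne\emptyset$, it induces the identity. So its trace on $H_0(L)$ is $1$. No knowledge of $H_*(L)$ was needed. By the trace formula $\sum_m\operatorname{tr}\Theta_m=1\ne0$ in $\mathbb F_2$, so some simplex $\tau$ of $L$ occurs in $\Theta(\tau)$.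

Therefore there are $T$ occurring in $\Psi\lambda(\tau)$ and $S$ occurring in $\sigma(T)$ with $\gamma(S)=\tau$. Put $E=S(e_0)$, $A=\nu(E)\in\tau$ and $B=r(E)\in F_n(X)$. Then $d_H(f(B),p(E))\le\eta$ by (D2); $p(E)=T(e_0)$ by (D3), so $d_H(p(E),A)\le(c_n+1)\eta$ by \eqref{eq:near}; and $d_H(A,G(B))\le\eta/3$. Adding, $d_H(f(B),G(B))\le(c_n+3)\eta$.
\end{proof}

\section{Section data over the arc}\label{sec:arc}

Two general lemmas serve for both the arc and the circle. The first puts a polygonal map into the form in which inverse branches are defined over whole edges.

\begin{lemma}\label{lem:edges}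
Let $J=[0,M]$ with an integer $M\ge1$, or $J=\mathbb R/M\mathbb Z$ with an integer $M\ge3$. Let $p\colon J\to Z$ be continuous and injective on each segment $[i,i+1]$ of $J$, $0\le i<M$. Let $V$ be a vertex set of $Z$ containing $p(0),\dots,p(M)$. Then $V_J=p^{-1}(V)$ is a vertex set of $J$, each edge of $J$ lies in one of the segments $[i,i+1]$, and $p$ maps each edge of $J$ homeomorphically onto an edge of $Z$.
\end{lemma}

\begin{proof}
The set $V_J$ is finite because $p$ is injective on each segment, and it contains the integer points of $J$. This gives the first two claims. Let $e'$ be an edge of $J$; $p$ is injective on it. The image of $e'$ minus its endpoints is connected and misses $V$, so $p(e')$ lies in an edge $e$ of $Z$. The endpoints of $e'$ go to two distinct points of $V\cap e$, that is, to the endpoints of $e$. As $p(e')$ is connected, $p(e')=e$.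
\end{proof}

The second lemma reduces (D3) to the lifting of a single map. With $V,J,V_J,p$ as in (D1), a \emph{short lift} of a short map $a\colon\Delta^k\to Z$ is a short map $y\colon\Delta^k\to J$ with $p\circ y=a$.

\begin{lemma}\label{lem:product}
Suppose that for each short map $a\colon\Delta^k\to Z$, $k\ge0$, an element $s(a)\in\mathbb F_2[\mathrm{Fin}(C(\Delta^k,J))]$ is given such that
\begin{itemize}
\item[(S1)] $\varphi^*s(a)=s(a\circ\varphi)$ for every continuous $\varphi\colon\Delta^j\to\Delta^k$;
\item[(S2)] $\operatorname{aug}s(a)=1$;
\item[(S3)] every set occurring in $s(a)$ consists of short lifts of $a$.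
\end{itemize}
Then $\sigma(T)=\prod_{a\in T}s(a)$ satisfies \textup{(D3)} for $n=\infty$. If only one-element sets occur in the $s(a)$, then the restriction of $\sigma$ satisfies \textup{(D3)} for every $n$.
\end{lemma}

\begin{proof}
Expanding the product, every $S$ occurring in $\sigma(T)$ is a union $\bigcup_{a\in T}S_a$ with $S_a$ occurring in $s(a)$. By (S3), $S$ is a family of short maps. Since each $S_a$ is nonempty, $p(S(b))=\{a(b):a\in T\}=T(b)$. If all $S_a$ have one element, then $|S|\le|T|$. As $\varphi^*$ is a ring homomorphism, (S1) gives $\varphi^*\sigma(T)=\prod_{a\in T}s(a\circ\varphi)$. In this product a factor $s(a')$, $a'\in\varphi^*T$, is repeated once for each $a\in T$ with $a\circ\varphi=a'$. By \eqref{eq:boolean} the repetitions may be dropped, so $\varphi^*\sigma(T)=\sigma(\varphi^*T)$. Taking $\varphi=\delta_i$ shows that $\sigma$ is a chain map. Finally $\operatorname{aug}\sigma(T)=\prod_a\operatorname{aug}s(a)=1$.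
\end{proof}

A \emph{$\delta'$-chain} in $X$ is a sequence $x_0,\dots,x_M$ with $d(x_i,x_{i+1})<\delta'$. In a connected space any two points are joined by a $\delta'$-chain, since the set of points that can be reached from a given one is open and closed.

\begin{proposition}\label{prop:arcdata}
If $X$ is a continuum and $f\colon X\to I$ is continuous and onto, then $f$ has section data of type $(\eta,\delta,n)$ for all $\eta,\delta>0$ and all $1\le n\le\infty$.
\end{proposition}

\begin{proof}
\emph{The polygonal model.} Choose $0<\delta'\le\delta$ such that $d(x,x')<\delta'$ implies $|f(x)-f(x')|\le\eta/3$. Since $f$ is onto and $X$ is connected, there is a $\delta'$-chain $x_0,\dots,x_M$ with $f(x_0)=0$ and $f(x_M)=1$; here $M\ge1$. Put $t_0=0$, $t_M=1$, and choose successively $t_i\in[0,1]$, $0<i<M$, with $|t_i-f(x_i)|\le\eta/3$ and $t_i\notin\{t_{i-1},1\}$. Then $t_i\ne t_{i+1}$ for all $i$. Let $J=[0,M]$, let $p\colon J\to I$ be linear on each $[i,i+1]$ with $p(i)=t_i$, let $V=\{t_0,\dots,t_M\}$ and $V_J=p^{-1}(V)$. Lemma~\ref{lem:edges} applies. Put $r(x)=x_{\lfloor x\rfloor}$. On an edge of $J$, $r$ takes values in some $\{x_i,x_{i+1}\}$,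 which gives the second condition in (D2). For $x\in[i,i+1)$ the number $p(x)$ lies between $t_i$ and $t_{i+1}$, and both are within $2\eta/3$ of $f(x_i)=f(r(x))$; also $p(M)=1=f(r(M))$. So (D2) holds.

\emph{An odd number of branches.} For an edge $e$ of $I$ let $E(e)$ be the set of edges of $J$ mapped onto $e$. Let $t$ be an interior point of $e$. A point of $p^{-1}(t)$ is not in $V_J$, so it is interior to exactly one edge of $J$, and this edge belongs to $E(e)$; conversely each edge in $E(e)$ contains exactly one point of $p^{-1}(t)$. So $|E(e)|$ is the number of zeros of $p-t$. At each zero $p-t$ changes sign, because $p$ is strictly monotone on edges, and $p(0)-t<0<p(M)-t$. Hence $|E(e)|$ is odd.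

\emph{Lifting one map.} For $a\colon\Delta^k\to I$ with image in $e$ put
\[
s_e(a)=\sum_{e'\in E(e)}\bigl[(p|_{e'})^{-1}\circ a\bigr].
\]
We show that this does not depend on $e$. Suppose that the image of $a$ lies in two edges $e\ne e_1$. Then $a$ is constant, its value is a vertex $v$ with $0<v<1$, and $e,e_1$ are the only edges containing $v$. Grouping the terms by their values,
\[
s_e(a)=\sum_{x\in p^{-1}(v)}n_e(x)\,[\mathrm{const}_x],
\]
where $n_e(x)$ is the number of edges of $J$ that contain $x$ and are mapped onto $e$; the same formula holds for $e_1$. A point $x\in p^{-1}(v)$ is a vertex of $J$, and it is not an endpoint of $J$ since $p(0)=0$ and $p(M)=1$. So exactly two edges of $J$ contain $x$, and each is mapped onto an edge containing $v$. Thus $n_e(x)+n_{e_1}(x)=2$, and $n_e(x)\equiv n_{e_1}(x)\pmod2$. (The values $2$ and $0$ occur at a fold.) Hence $s(a)=s_e(a)$ is well defined for every short map $a$.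

Computing $s(a)$ and $s(a\circ\varphi)$ with the same edge $e$ gives (S1). Since $\operatorname{aug}s(a)=|E(e)|\bmod 2=1$, (S2) holds. The sets occurring in $s(a)$ are one-element sets of short lifts of $a$. Lemma~\ref{lem:product} gives (D3) for all $n$.
\end{proof}

The hypothesis that $f$ maps a connected space onto $I$ was used to find a chain from $f^{-1}(0)$ to $f^{-1}(1)$. If an endpoint $x$ of $J$ were mapped to an interior vertex $v$, we would have $n_e(x)+n_{e_1}(x)=1$, and $s$ would be inconsistent at $v$.

\section{Proofs of Theorems \ref{thm:arc} and \ref{thm:char}}\label{sec:proofs12}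

\begin{proposition}\label{prop:onto}
Let $f$ be a continuous map of a continuum $X$ onto an arc-like continuum $Y$. Then $F_n(f)$ is universal for all $1\le n\le\infty$.
\end{proposition}

\begin{proof}
Let $h_m\colon Y\to I$ be a $\frac1m$-map onto $I$. Then $h_m\circ f$ maps $X$ onto $I$, so $F_n(h_m\circ f)$ is universal by Propositions~\ref{prop:arcdata} and~\ref{prop:main}. Apply Lemma~\ref{lem:approx}.
\end{proof}

Theorem~\ref{thm:arc} is the case $n=\infty$; its last sentence is the case $f=\mathrm{id}_Y$.

\begin{proof}[Proof of Theorem~\ref{thm:char}]
We prove (a)$\Rightarrow$(b)$\Rightarrow$(a) and (a)$\Rightarrow$(d)$\Rightarrow$(c)$\Rightarrow$(e)$\Rightarrow$(a). The last sentence of the theorem is (a)$\Rightarrow$(d) for $f=\mathrm{id}_Y$.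

\emph{(a) implies (b) and (d).} Let $K$ be a component of $X$ with $f(K)=Y$; it is a continuum. Let $1\le n\le\infty$ and let $G\colon F_n(X)\to F_n(Y)$ be continuous. Proposition~\ref{prop:onto}, applied to $f|_K$ and the restriction of $G$ to $F_n(K)$, gives $B\in F_n(K)$ with $f(B)=G(B)$.

\emph{(d) implies (c), and (c) implies (e),} because $F_1(f)$ is $f$ under the identification of $x$ with $\{x\}$.

\emph{If (a) fails, then (b) and (e) fail.} The idea is to split $X$ into two open pieces, one far from each end of $Y$, and to send a set to the end that it cannot reach. Let $h_m\colon Y\to I$ be $\frac1m$-maps onto $I$. We claim that for some $m$ no component of $X$ is mapped onto $I$ by $h_m\circ f$. Otherwise choose components $K_m$ with $h_m(f(K_m))=I$ for all $m$. A subsequence converges in $2^X$ to a set $K$, which is a continuum because $C(X)$ is closed in $2^X$. For $y\in Y$ there are $k_m\in K_m$ with $h_m(f(k_m))=h_m(y)$, so $d(f(k_m),y)<\frac1m$. A limit point $k$ of the $k_m$ along the subsequence lies in $K$ and satisfies $f(k)=y$. So the component containing $K$ is mapped onto $Y$, and (a) holds, contrary to assumption.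

Fix such an $m$, put $g=h_m\circ f$, $P_0=g^{-1}(0)$, $P_1=g^{-1}(1)$. A component meeting both $P_0$ and $P_1$ would be mapped onto $I$, so there is none. In a compact metric space, two points in different components are separated by an open and closed set. So for $x\in P_1$, $x'\in P_0$ there is an open and closed set containing $x$ but not $x'$. For fixed $x$, compactness of $P_0$ yields a finite intersection $O_x$ of such sets that misses $P_0$ (take $O_x=X$ if $P_0=\emptyset$). Compactness of $P_1$ yields a finite, possibly empty, union $U_1$ of sets $O_x$ that contains $P_1$. Then $U_1$ and $U_0=X\setminus U_1$ are open, $P_1\subset U_1$ and $P_0\subset U_0$.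

Pick $y_0\in h_m^{-1}(0)$ and $y_1\in h_m^{-1}(1)$, and for $A\in2^X$ define
\[
G(A)=\{y_0\}\ \text{ if }A\cap U_1\ne\emptyset,\qquad G(A)=\{y_1\}\ \text{ if }A\subset U_0.
\]
The two conditions define complementary open subsets of $2^X$, so $G$ is continuous, and it maps each $F_n(X)$ into $F_1(Y)\subset F_n(Y)$. If $A\cap U_1\ne\emptyset$ and $f(A)=\{y_0\}$, then $A\subset P_0\subset U_0$, which is impossible. If $A\subset U_0$ and $f(A)=\{y_1\}$, then $\emptyset\ne A\subset P_1\subset U_1$, which is also impossible. So $f(A)\ne G(A)$ for all $A$, and neither $2^f$ nor any $F_n(f)$ is universal.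
\end{proof}

\section{The circle}\label{sec:circle}

In this section $Z=S^1$ and $n=\infty$. A map that is not null-homotopic is modeled by a polygonal loop $p\colon J\to S^1$ of some winding number $\omega\ne0$. Give each inverse branch the sign $\pm1$ of its direction; the signs over an edge add up to $\omega$. The sum of the branches has augmentation $\omega\bmod2$, so (S2) fails for it when $\omega$ is even, for instance for the double cover. The set of all branches, as a single basis element, has augmentation $1$, but it is inconsistent at a fold, where a point lies on branches over one side only. We need an element that depends only on the signed count of branches through each point and that records whether the total is nonzero, not whether it is odd.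

\subsection{Elements attached to weighted sets}

Let $E$ be a nonempty finite set. For $P\subset E$ let $\chi_P\colon\mathbb F_2[\mathrm{Fin}(E)]\to\mathbb F_2$ be the linear map with $\chi_P[B]=1$ if $B\subset P$ and $\chi_P[B]=0$ otherwise. Thus $\chi_\emptyset=0$ and $\chi_E=\operatorname{aug}$. For $u=\sum_Bc(B)[B]$ we have
\[
\chi_P(u)=c(P)+\sum_{\emptyset\ne B\subsetneq P}c(B)\qquad(\emptyset\ne P\subset E).
\]
By induction on $|P|$ these equations can be solved uniquely for the coefficients: \emph{the values $\chi_P(u)$, $P\ne\emptyset$, may be prescribed arbitrarily, and they determine $u$}. For the sum $\sum_{x\in E}[x]$ used over the arc, $\chi_P$ is the parity of $|P|$.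

Define $\rho\colon\mathbb Z\to\mathbb F_2$ by $\rho(0)=0$ and $\rho(j)=1$ for $j\ne0$. For a weight $w\colon E\to\mathbb Z$ put $w(P)=\sum_{x\in P}w(x)\in\mathbb Z$, and let $u(E,w)$ be the element with
\[
\chi_P(u(E,w))=\rho(w(P))\qquad\text{for all }P\subset E;
\]
for $P=\emptyset$ both sides are $0$.

\begin{lemma}\label{lem:weights}
We have $\operatorname{aug}u(E,w)=\rho(w(E))$. If $q\colon E\to E'$ is a map of nonempty finite sets and $w'(x')=\sum_{q(x)=x'}w(x)$, then $q_*u(E,w)=u(E',w')$.
\end{lemma}

\begin{proof}
The first claim is the case $P=E$. For $P'\subset E'$ we have $q(B)\subset P'$ if and only if $B\subset q^{-1}(P')$, so $\chi_{P'}\circ q_*=\chi_{q^{-1}(P')}$. Hence $\chi_{P'}(q_*u(E,w))=\rho(w(q^{-1}(P')))=\rho(w'(P'))$, and these values determine $u(E',w')$.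
\end{proof}

For example, let $E=\{x,y\}$ be mapped to a single point $z$. For weights $1,-1$ (two branches at a fold) $u=[x]+[y]$, which is mapped to $[z]+[z]=0=u(\{z\},0)$. For weights $1,1$ (the double cover) $u=[x]+[y]+[\{x,y\}]$, which has augmentation $1$ and is mapped to $[z]=u(\{z\},2)$. Sets with more than one element occur, so this construction gives (D3) only for $n=\infty$.

\subsection{Section data over the circle}

\begin{proposition}\label{prop:circledata}
If $X$ is a continuum and $f\colon X\to S^1$ is continuous and not null-homotopic, then $f$ has section data of type $(\eta,\delta,\infty)$ for all $0<\eta<\frac14$ and $\delta>0$.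
\end{proposition}

\begin{proof}
\emph{A closed chain that winds.} Choose $0<\delta'\le\delta$ such that $d(x,x')<\delta'$ implies $d(f(x),f(x'))\le\eta/3$. A \emph{lift} of a $\delta'$-chain $x_0,\dots,x_M$ is a sequence of reals $\theta_i$ with $\theta_i\bmod1=f(x_i)$ and $|\theta_{i+1}-\theta_i|\le\eta/3$. Since $\eta/3<\frac12$, the number $\theta_{i+1}$ exists, is determined by $\theta_i$, and satisfies $|\theta_{i+1}-\theta_i|=d(f(x_i),f(x_{i+1}))$. So two lifts of a chain differ by a constant integer, and $\theta_M-\theta_0$ depends only on the chain. This difference is additive under concatenation and changes sign under reversal.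

We claim that $\theta_M-\theta_0\ne0$ for some chain with $x_M=x_0$. Suppose not. Fix $x_*\in X$ and a real $\theta_*$ over $f(x_*)$. For $x\in X$ take a chain from $x_*$ to $x$ and let $\tilde f(x)$ be the last term of its lift starting at $\theta_*$. Two chains give the same value, because the first followed by the reverse of the second is closed. If $d(x,x')<\delta'$, extending a chain to $x$ by $x'$ shows $|\tilde f(x)-\tilde f(x')|=d(f(x),f(x'))$. So $\tilde f\colon X\to\mathbb R$ is a continuous lift of $f$, and $(x,s)\mapsto s\tilde f(x)\bmod1$ is a null-homotopy of $f$, a contradiction.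

\emph{The polygonal model.} Fix a closed chain and a lift with $\omega=\theta_M-\theta_0\ne0$. Since $f(x_M)=f(x_0)$, $\omega$ is an integer, and $1\le|\omega|\le M\eta/3<M/12$ gives $M\ge3$. Put $t_0=\theta_0$, $t_M=\theta_M$, and choose successively reals $t_i$, $0<i<M$, with $|t_i-\theta_i|\le\eta/3$ and $t_i\notin\{t_{i-1},t_M\}$. Let $\tilde p\colon[0,M]\to\mathbb R$ be linear on each $[i,i+1]$ with $\tilde p(i)=t_i$. Let $J=\mathbb R/M\mathbb Z$ and let $p\colon J\to S^1$ be $\tilde p\bmod1$, which is well defined because $t_M-t_0=\omega\in\mathbb Z$. Since $0<|t_{i+1}-t_i|\le\eta<1$, $p$ is injective on each segment $[i,i+1]$. Let $V$ be a vertex set of $S^1$ containing all $t_i\bmod1$, and $V_J=p^{-1}(V)$. Lemma~\ref{lem:edges} applies. Put $r(x)=x_{\lfloor x\rfloor}$ for $x\in[0,M)$. On a segment $[i,i+1]$ of $J$, $r$ takes values in $\{x_i,x_{i+1}\}$; for $i=M-1$ this uses $x_M=x_0$. For $x\in[i,i+1)$, $\tilde p(x)$ lies between $t_i$ and $t_{i+1}$, which are within $2\eta/3$ of $\theta_i$. So (D2) holds.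

\emph{The signed number of branches.} For an edge $e$ of $S^1$ let $E(e)$ be the set of edges of $J$ mapped onto $e$. For an edge $e'$ of $J$ let $\operatorname{sgn}(e')$ be $1$ if $\tilde p$ increases on $e'$ and $-1$ if it decreases. Let $t$ be an interior point of $e$. As in the proof of Proposition~\ref{prop:arcdata}, the edges in $E(e)$ correspond bijectively to the points of $p^{-1}(t)$, each such point being interior to its edge. These points are the zeros of the functions $\tilde p-c$, where $c$ runs over the reals with $c\bmod1=t$; no such $c$ equals $t_0$ or $t_M$, since $t\notin V$. For fixed $c$, the function $\tilde p-c$ changes sign at each zero in the direction given by $\operatorname{sgn}$, so the signs add up to $0$ if $t_0-c$ and $t_M-c$ have the same sign, and to the sign of $\omega$ if $c$ lies between $t_0$ and $t_M=t_0+\omega$. Exactly $|\omega|$ values of $c$ lie between them. Hence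
\begin{equation}\label{eq:winding}
\sum_{e'\in E(e)}\operatorname{sgn}(e')=\omega\qquad\text{for every edge }e,
\end{equation}
and in particular $E(e)\ne\emptyset$.

\emph{Lifting one map.} For $a\colon\Delta^k\to S^1$ with image in $e$ let
\[
q_a\colon E(e)\to C(\Delta^k,J),\quad q_a(e')=(p|_{e'})^{-1}\circ a,\qquad s_e(a)=(q_a)_*u(E(e),\operatorname{sgn}).
\]
Suppose that the image of $a$ also lies in an edge $e_1\ne e$. Then $a$ is constant, its value is a vertex $v$, and $e,e_1$ are the two edges at $v$, one on each side. The map $q_a$ is the composite of the map $E(e)\to p^{-1}(v)$, which sends $e'$ to its unique point over $v$, and the map $x\mapsto\mathrm{const}_x$. By Lemma~\ref{lem:weights}, $s_e(a)$ is the image of $u(p^{-1}(v),w_e)$ under $x\mapsto\mathrm{const}_x$, where $w_e(x)$ is the sum of the signs of the edges in $E(e)$ that contain $x$. The same holds for $e_1$, so it suffices to show $w_e=w_{e_1}$. Let $x\in p^{-1}(v)$, and let $e'_-$ and $e'_+$ be the edges of $J$ before and after $x$; each is mapped onto $e$ or $e_1$. The edge $e'_+$ has sign $1$ exactly when it lies over the edge after $v$, and $e'_-$ has sign $1$ exactly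 when it lies over the edge before $v$. If $e'_-$ and $e'_+$ lie over different edges, their signs therefore agree, and $w_e(x)$ and $w_{e_1}(x)$ both equal this common sign. If they lie over the same edge, their signs are opposite, and $w_e(x)=w_{e_1}(x)=0$. So $s(a)=s_e(a)$ is well defined for every short map $a$.

Since $q_{a\circ\varphi}(e')=q_a(e')\circ\varphi$, (S1) holds. By Lemma~\ref{lem:weights} and \eqref{eq:winding}, $\operatorname{aug}s(a)=\rho(\omega)=1$, which is (S2); this is where $\omega\ne0$ is used. Every set occurring in $s(a)$ is contained in $q_a(E(e))$, which consists of short lifts of $a$, so (S3) holds. Lemma~\ref{lem:product} gives (D3) for $n=\infty$.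
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:circle}]
The first statement follows from Propositions~\ref{prop:circledata} and~\ref{prop:main}. Let $Y$ be circle-like. If for every $m$ there is a $\frac1m$-map $h_m\colon Y\to S^1$ onto $S^1$ that is not null-homotopic, then each $2^{h_m}$ is universal, and Lemma~\ref{lem:approx} with $f=\mathrm{id}_Y$ and $n=\infty$ shows that $2^Y$ has the fixed point property. Otherwise there is $m_0$ such that every $\frac1{m_0}$-map of $Y$ onto $S^1$ is null-homotopic. Let $0<\epsilon\le\frac1{m_0}$ and let $h$ be an $\epsilon$-map of $Y$ onto $S^1$. It is a $\frac1{m_0}$-map, hence null-homotopic, and by the homotopy lifting property of the covering $\mathbb R\to S^1$ it lifts to a continuous $\tilde h\colon Y\to\mathbb R$. The fibers of $\tilde h$ lie in fibers of $h$. The image of $\tilde h$ is a compact interval, and it is nondegenerate because it projects onto $S^1$. Rescaling $\tilde h$ gives an $\epsilon$-map of $Y$ onto $I$. So $Y$ is arc-like, and Theorem~\ref{thm:arc} applies.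
\end{proof}
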